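# The smallest convex hull of $n$ unit discs is that of a Groemer packing of minimal perimeter

## 1. Packings, hulls and lattice polygons

All angles are in degrees unless $\pi$ appears in the formula.

**Definition 1.1 (packing, hull, optimal packing).** A packing of $n$ unit discs is given by its set $X$ of $n$ centers, any two of which are at distance at least $2$. Let $D$ be the convex hull of the discs and $C=\mathrm{conv}\,X$. Write $A(\cdot)$ for area and $\mathrm{per}(\cdot)$ for perimeter, where a segment counts with twice its length. A packing is optimal if it minimizes $A(D)$ among all packings of $n$ unit discs, and then its hull is written $D_n$.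

Since $D$ is the Minkowski sum of $C$ and a unit disc, Steiner's formula gives $A(D)=A(C)+\mathrm{per}(C)+\pi$. For example, two touching discs have $C$ a segment of length $2$ and $\mathrm{per}(C)=4$, and indeed $A(D)=4+\pi$: a $2\times2$ square with two half-discs.

**Definition 1.2 (normalized hull area).** Put $\kappa=2-\sqrt3$, $\Phi(C)=A(C)+\mathrm{per}(C)$ and
$$q(X)=\frac{\Phi(C)-2\sqrt3\,(n-1)}{\kappa},\qquad\text{so that}\qquad A(D)=2\sqrt3\,(n-1)+\kappa\,q(X)+\pi. \tag{1}$$

For fixed $n$, minimizing $A(D)$ is the same as minimizing $q(X)$. For the square of side $2$ we have $n=4$, $\Phi=4+8$ and $q=(12-6\sqrt3)/\kappa=6$. For three touching discs in a row, $\Phi=8$ and $q=(8-4\sqrt3)/\kappa=4$.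

**Definition 1.3 (Groemer packing).** Fix a triangular lattice $L$ of edge length $2$. A packing is a Groemer packing if there is a convex polygon $P$ with vertices in $L$ and sides parallel to edges of $L$ (possibly degenerate: a segment, or a point when $n=1$) such that $X=L\cap P$. Put $p=\frac12\mathrm{per}(P)$.

Examples: a row of $n$ touching discs has $p=2(n-1)$. The regular hexagon of side $2$ contains $7$ lattice points and has $p=6$. The trapezoid with rows of $3$ and $2$ points has $n=5$ and $p=5$.

If $P$ is two-dimensional, its boundary is divided by lattice points into segments of length $2$, so $p$ is the number of centers on the boundary. We check that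
$$q(X)=p\quad\text{for every Groemer packing.} \tag{2}$$
For a segment, $\Phi=4(n-1)$, so $q=(4-2\sqrt3)(n-1)/\kappa=2(n-1)=p$. If $P$ is two-dimensional, it is a union of $N$ lattice triangles of area $\sqrt3$. With $e$ edges, counting sides gives $3N=2e-p$, and Euler's formula $n-e+N=1$ yields $N=2n-2-p$. So $\Phi=\sqrt3(2n-2-p)+2p=2\sqrt3(n-1)+\kappa p$. We also read off $e=3n-3-p$.

**Definition 1.4 (minimal perimeter, Wegner packing).** Let $g(n)$ be the least $p$ over all Groemer packings of $n$ discs (there is at least the row, and $p$ is an integer). A Groemer packing with $p=g(n)$ has minimal perimeter. Put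
$$F(t)=\sqrt{12t-3}-3\quad(t\ge1),\qquad \omega(n)=\lceil F(n)\rceil .$$
A Wegner packing is a Groemer packing with $p=\omega(n)$.

For example, $F(7)=\sqrt{81}-3=6$, so the hexagon of $7$ discs is a Wegner packing. For $n=4$ the lattice rhombus has $p=4$ and the row has $p=6$. As $F(4)=\sqrt{45}-3\approx3.71$, the rhombus is a Wegner packing and the row is not.

**Definition 1.5 (near-contact graph).** $G=G(X)$ is the graph on $X$ whose edges are the pairs at distance less than $2\sqrt2$, drawn as straight segments. Let $E$ be the number of its edges.

For the square of side $2$, $G$ is the $4$-cycle: the diagonals have length exactly $2\sqrt2$ and are not edges. For five points at distance $2$ from a sixth, spaced $72^\circ$ apart, neighboring outer points are at distance $4\sin36^\circ\approx2.351<2\sqrt2$, and non-neighboring ones at distance $4\sin72^\circ\approx3.80$. So $G$ is a wheel with five spokes and $E=10$.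

**Lemma 1.6.** $G$ is a plane graph.

*Proof.* A vertex in the interior of an edge would force the edge to have length at least $4$; this also excludes collinear overlaps. If two edges crossed at a point interior to both, their endpoints would form a convex quadrilateral with these edges as diagonals. One of its angles is at least $90^\circ$, the two sides at this angle are at least $2$, so the diagonal opposite to it has length at least $\sqrt{4+4}=2\sqrt2$, a contradiction. $\square$

Two results are quoted.

**Theorem 1.7 (Wegner).** If $D$ is the convex hull of $n\ge2$ nonoverlapping unit discs, then $A(D)\ge 2\sqrt3(n-1)+(2-\sqrt3)\lceil\sqrt{12n-3}-3\rceil+\pi$. In the notation (1): $q(X)\ge\omega(n)$.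

**Lemma 1.8 (Böröczky Jr.–Ruzsa).** For every $n\ge2$, $A(D_n)\le2\sqrt3(n-1)+(2-\sqrt3)\left(\lceil\sqrt{12n-3}-3\rceil+1\right)+\pi$. More precisely, whenever no Wegner packing of $n$ discs exists, there is a Groemer packing of $n$ discs with $p=\omega(n)+1$.

By (2), Wegner packings attain equality in Theorem 1.7. They do not exist for every $n$: the smallest $n$ without one is $121$. They need not be unique: there are two noncongruent Wegner packings of $18$ discs.

## 2. Hull area against lattice perimeter

Place $n$ equal discs in the plane so that their convex hull is as small as possible. Must the best placement be a convex piece of the triangular lattice, cut out with the least possible perimeter? The problem reads: prove or disprove that, for any $n$, the packing of $n$ unit discs minimizing the area of the convex hull is a Groemer packing of minimal perimeter. As optimal packings need not be unique, the intended claim is that $A(D_n)$ equals $A(D)$ for a Groemer packing of minimal perimeter; in other words, that $D_n$ gives equality in Theorem 1.7 or in Lemma 1.8. The answer is yes, in a strong form.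

**Theorem 2.1.** For every $n\ge2$ and every packing of $n$ unit discs, $q(X)\ge g(n)$. So $A(D_n)$ equals $A(D)$ for a Groemer packing of minimal perimeter, and equality holds in Theorem 1.7 or in Lemma 1.8.

**Theorem 2.2 (classification).** $q(X)=g(n)$ holds exactly for the Groemer packings of minimal perimeter.

**Theorem 2.3 (gap).** If $q(X)<\omega(n)+1$, then a Wegner packing of $n$ discs exists. If moreover $X$ is not collinear, there is a Wegner packing whose contact graph is isomorphic to $G(X)$.

Thus $A(D_n)=2\sqrt3(n-1)+(2-\sqrt3)g(n)+\pi$, with equality in Theorem 1.7 if a Wegner packing of $n$ discs exists and in Lemma 1.8 otherwise. Of the quoted results, the proofs of Theorems 2.1 and 2.3 use only Lemma 1.8; Theorem 2.2 also uses that Wegner packings exist for small $n$ (in fact $n\le 6$, checked in Section 3). Theorem 1.7 is reproved on the way.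

What is at stake is an interval of length one. If a Wegner packing of $n$ discs exists, Theorem 1.7 settles the minimum. If none exists, Theorem 1.7 and Lemma 1.8 only say that the infimum of $q$ lies in $[\omega(n),\omega(n)+1]$, and $q$ is a real number, not an integer. The task is to exclude $q(X)<\omega(n)+1$.

## 3. Two to six discs by hand

**Two discs.** If the centers are at distance $r\ge2$, then $q=(2r-2\sqrt3)/\kappa\ge(4-2\sqrt3)/\kappa=2=\omega(2)$, since $F(2)=\sqrt{21}-3\approx1.58$.

**Three discs.** If the triangle of centers is not obtuse, its largest angle lies in $[60^\circ,90^\circ]$, so its area is at least $\frac12\cdot2\cdot2\cdot\frac{\sqrt3}2=\sqrt3$. Its perimeter is at least $6$, so $q\ge(\sqrt3+6-4\sqrt3)/\kappa=3$, with equality only for side lengths $2$. An obtuse triangle can have area close to $0$, so something else is needed; the following lemma will be used again in the general proof.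

**Lemma 3.1.** Let a triangle $T$ have sides $a,b\ge2$ enclosing an obtuse angle $\gamma$, let $c$ be the third side and $\psi=180^\circ-\gamma$. Then
$$\lambda(T):=A(T)-(a+b-c)\ \ge\ 2\sin\psi-4+4\cos\tfrac\psi2\ >\ 0. \tag{3}$$

*Proof.* From $c^2=a^2+b^2-2ab\cos\gamma$ we get $(a+b)^2-c^2=2ab(1+\cos\gamma)$, so
$$\lambda(T)=\tfrac12ab\sin\gamma-\frac{2ab(1+\cos\gamma)}{a+b+c}=\frac{ab}2\Big[\sin\gamma-\frac{4(1+\cos\gamma)}{a+b+c}\Big].$$
Since $c^2=(a-b)^2+2ab(1-\cos\gamma)\ge16\sin^2\frac\gamma2$, we have $a+b+c\ge4+4\sin\frac\gamma2$. With $1+\cos\gamma=2\cos^2\frac\gamma2$, the bracket is at least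
$$\sin\gamma-\frac{2\cos^2\frac\gamma2}{1+\sin\frac\gamma2}=\sin\gamma-2\bigl(1-\sin\tfrac\gamma2\bigr)=2\cos\tfrac\gamma2\Big[\sin\tfrac\gamma2-\frac{\cos(\gamma/2)}{1+\sin(\gamma/2)}\Big]>0,$$
because $\frac\gamma2\in(45^\circ,90^\circ)$ gives $\sin\frac\gamma2>\cos\frac\gamma2$. As $ab/2\ge2$, $\lambda(T)\ge2\sin\gamma-4+4\sin\frac\gamma2$, which is (3) because $\sin\gamma=\sin\psi$ and $\sin\frac\gamma2=\cos\frac\psi2$. $\square$

So for an obtuse triangle of centers $\Phi=A+a+b+c>2(a+b)\ge8$ and $q>4$; collinear triples have $\Phi\ge 8$ and $q\ge4$. Hence $q\ge3=\omega(3)$ always ($F(3)=\sqrt{33}-3\approx2.74$). In words: deleting a flat triangle and counting its two legs twice makes $\Phi$ smaller.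

**A family of four discs.** The rhombus of side $2$ and angle $\theta\in[60^\circ,90^\circ]$ has $\Phi=4\sin\theta+8$. So $q$ grows continuously from $4=\omega(4)$ at the lattice rhombus to $6$ at the square. Thus $q$ does take values strictly between $\omega(n)$ and $\omega(n)+1$. Theorem 2.3 says what happens then: for $\theta<90^\circ$ the short diagonal $4\sin\frac\theta2$ is below $2\sqrt2$ and the long one, $4\cos\frac\theta2$, is not. So $G(X)$ is the $4$-cycle plus one diagonal, the contact graph of the lattice rhombus.

**Small Wegner packings.** For $n=2,\dots,6$ the row of two, the triangle, the rhombus, the trapezoid with rows $3,2$, and the triangle with rows $3,2,1$ have $p=2,3,4,5,6$. Since $F(5)=\sqrt{57}-3\approx4.55$ and $F(6)=\sqrt{69}-3\approx5.31$, these equal $\omega(2),\dots,\omega(6)$. So Wegner packings exist for $2\le n\le6$.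

## 4. Counting contacts at distance $2$, at distance $2\sqrt2$, and in between

For a two-dimensional Groemer packing, the number of contacts is $e=3n-3-p$, so $q=p=3n-3-e$. This suggests a plan: for any $X$ let $E_2$ be the number of pairs at distance exactly $2$, and prove
$$\text{(i)}\quad 3n-3-E_2\ge\omega(n),\qquad\qquad \text{(ii)}\quad q(X)\ge3n-3-E_2 .$$
Inequality (i) is true and will follow from Proposition 5.2. Inequality (ii) is false: enlarge the hexagon of $7$ centers by a factor $1+\varepsilon$. Then $E_2=0$, so $3n-3-E_2=18$, while $q\to6$ as $\varepsilon\to0$. Contacts are destroyed by tiny perturbations and $q$ does not notice.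

So one counts near contacts instead, with $E$ in place of $E_2$. Put
$$B=3n-3-E\in\mathbb Z .$$
Now the analog of (ii) survives ($q\ge B$ holds for the packings considered in Section 6), but the analog of (i) fails: the wheel with five spokes of Definition 1.5 has $n=6$, $E=10$ and $B=5<6=\omega(6)$.

The remedy is to let an edge lose weight gradually as its length goes from $2$ to $2\sqrt2$. Put $\tau=2\sqrt2-2$ and, for $r\ge2$,
$$\delta(r)=\min\Big\{1,\frac{r-2}\tau\Big\},\qquad w(r)=1-\delta(r)\in[0,1];$$
for an edge $e$ write $\delta(e)=\delta(|e|)$, $w(e)=w(|e|)$. Put
$$\Delta=\sum_{e\in G}\delta(e),\qquad W=\sum_{e\in G}w(e)=E-\Delta,\qquad f(X)=3n-3-W=B+\Delta .$$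
A Groemer packing has $\Delta=0$ and $B=p$, because the second smallest distance in $L$ is $2\sqrt3>2\sqrt2$ (for a row, $E=n-1$ and $B=2(n-1)=p$). The wheel above has $\Delta=5\,\delta(4\sin36^\circ)\approx2.12$, so $f\approx7.12>6$.

Section 5 proves $B+\Delta\ge\omega(n)$. If the area argument gave only $q\ge B+\Delta$, we would get $q\ge\omega(n)$ and stop there: nothing would exclude a $q$ strictly between $\omega(n)$ and $\omega(n)+1$. The decisive point is that the area pays for long edges twice. Section 6 proves, for a class of packings to which the others reduce,
$$q(X)\ge B+\ell+2\Delta+\Lambda ,$$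
with an integer $\ell\ge0$ and a real $\Lambda\ge0$. Put $p=\omega(n)$. If $B\ge p+1$, then $q\ge p+1$. If $B\le p-1$, then $\Delta\ge p-B$, so $q\ge B+2(p-B)=2p-B\ge p+1$. Only $B=p$ remains, and there $q<p+1$ forces $\ell=0$, $\Delta<\frac12$, $\Lambda<1$: all edges of $G$ are so short that their triangles can be unfolded onto lattice triangles, and a Wegner packing appears (Section 7).

The square of side $2$ has $E=4$, $B=5$, $\Delta=0$; with $\ell=1$ (for a diagonal, see Section 6) and $\Lambda=0$ the right side is $6=q$. So the inequality can be sharp off the lattice too.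

## 5. The soft-disc inequality $B+\Delta\ge\omega(n)$

**Lemma 5.1.** Let $xy,xz$ be two edges of $G$ of lengths $r,s$ with angle $\alpha$ between them. Then $60^\circ-\alpha\le30^\circ\max\{\delta(r),\delta(s)\}$. Consequently $\alpha/60^\circ\ge\frac12\bigl(w(r)+w(s)\bigr)$.

*Proof.* Both statements are trivial for $\alpha\ge60^\circ$. Let $\alpha<60^\circ$ and $r\ge s$. Since $|yz|\ge2$,
$$\cos\alpha\le\frac{r^2+s^2-4}{2rs}=\frac{r^2-4}{2rs}+\frac s{2r}.$$
The $s$-derivative of the right side is $\frac1{2r}\bigl(1-\frac{r^2-4}{s^2}\bigr)$, which is nonnegative since $r^2-4<4\le s^2$. So we may increase $s$ to $r$ and get $\cos\alpha\le1-2/r^2$, that is, $\sin\frac\alpha2\ge\frac1r$ and $\alpha\ge2\arcsin(1/r)$. For $r\ge2$,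
$$\frac{d}{dr}\,2\arcsin\frac1r=-\frac2{r\sqrt{r^2-1}}\ge-\frac1{\sqrt3},$$
and $2\arcsin\frac12=\frac\pi3$, so $\alpha\ge\frac\pi3-\frac{r-2}{\sqrt3}\ge\frac\pi3-\frac\pi6\cdot\frac{r-2}\tau$, because $\tau<0.83<0.90<\frac{\pi\sqrt3}6$. As $r<2\sqrt2$, $\frac{r-2}\tau=\delta(r)=\max\{\delta(r),\delta(s)\}$. This is the first claim. It implies $\alpha/60^\circ\ge1-\frac12\max\{\delta(r),\delta(s)\}\ge1-\frac12(\delta(r)+\delta(s))=\frac12(w(r)+w(s))$. $\square$

**Proposition 5.2.** $f(X)\ge\omega(n)$ for every $X$ with $n\ge1$.

The proof is by induction on $n$. For $n=1$: $f=0=\omega(1)$. For $n=2$: $W\le1$, so $f\ge2=\omega(2)$. Let $n\ge3$. The function $s\mapsto F(1+s)$ is concave and vanishes at $0$, so it is subadditive on $s\ge0$: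
$$F(n_1)+F(n_2)\ge F(n_1+n_2-1)\qquad(n_1,n_2\ge1). \tag{4}$$

**Step 5.3 ($G$ disconnected).** This step and the next reduce to $2$-connected graphs. Let $X=X_1\sqcup X_2$ with nonempty parts and no edge between them. Then $W(X)=W(X_1)+W(X_2)$ and $f(X)=f(X_1)+f(X_2)+3\ge\omega(n_1)+\omega(n_2)+3$. The last number is an integer, and by (4) it is at least $F(n-1)+3\ge F(n)$, since
$$F(n)-F(n-1)=\frac{12}{\sqrt{12n-3}+\sqrt{12n-15}}<3\qquad(n\ge3).$$
An integer that is at least $F(n)$ is at least $\omega(n)$.

**Step 5.4 ($G$ connected with a cut vertex).** Write $X=X_1\cup X_2$, the two sets sharing only the cut vertex, with no edge between $X_1\setminus X_2$ and $X_2\setminus X_1$, $n_1+n_2=n+1$ and $2\le n_i<n$. Then $f(X)=3(n_1+n_2-1)-3-W(X_1)-W(X_2)=f(X_1)+f(X_2)\ge\omega(n_1)+\omega(n_2)$, an integer which by (4) is at least $F(n)$.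

**Step 5.5 ($G$ $2$-connected: two lower bounds).** Here we bound $f$ below by the length of the outer cycle, and by what remains when the outer cycle is peeled off. The outer boundary of a $2$-connected plane graph on at least three vertices is a simple cycle. Let it pass through $x_1,\dots,x_b$, $b\ge3$, bounding a polygon with interior angles $\beta_i$ (possibly above $180^\circ$), so $\sum\beta_i=(b-2)180^\circ$. All edges of $G$ lie in this polygon.

By Euler's formula there are $E-n+1$ bounded faces, each with at least $3$ edges, and the outer face has $b$ edges; so $2E\ge3(E-n+1)+b$, that is, $E\le3n-3-b$. As $W\le E$,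
$$f(X)\ge3n-3-E\ge b. \tag{5}$$

Let $X'=X\setminus\{x_1,\dots,x_b\}$ and $n'=n-b$. The interior angle at $x_i$ is cut by the edges at $x_i$ into sectors. For a sector of angle $\alpha$ between edges of weights $w,w'$ we have $\alpha/60^\circ\ge\frac12(w+w')$: trivially if $\alpha\ge60^\circ$, since weights are at most $1$, and by Lemma 5.1 otherwise. Summing over the sectors at $x_i$, $\beta_i/60^\circ$ is at least half the weights of the two boundary edges at $x_i$ plus the weights of all other edges at $x_i$. Now sum over $i$. The left side gives $3(b-2)$. On the right, a boundary edge is counted with $\frac12$ at each end, an edge from the cycle to $X'$ once, and a chord of the cycle twice. Since $w\ge0$,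
$$3(b-2)\ge W(X)-W(X'). \tag{6}$$

**Step 5.6 (conclusion).** This step combines (5) and (6). If $n'=0$, then $f\ge b=n\ge F(n)$, because $(n+3)^2-(12n-3)=n^2-6n+12>0$; as $n$ is an integer, $f\ge\omega(n)$.

Let $n'\ge1$. By (6), $f(X)\ge3n-3-W(X')-3(b-2)=f(X')+6\ge\omega(n')+6$. Suppose $f(X)<\omega(n)=:p$. Then $b<p$ and $\omega(n')+6<p$, hence $b\le p-1$ and $\omega(n')\le p-7$, as these are integers. So $\sqrt{12(n-b)-3}\le p-4$ and
$$12n\le12(p-1)+(p-4)^2+3=(p+2)^2+3,$$
that is, $F(n)\le p-1$, contradicting $p=\lceil F(n)\rceil$. $\square$

Since $W\ge E_2$, this also proves (i) of Section 4.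

## 6. The area inequality $q\ge B+\ell+2\Delta+\Lambda$

**Definition 6.1 (saturated).** $X$ is saturated if every point of $C$ has distance less than $2$ from some point of $X$.

The vertices of an equilateral triangle of side $2$ form a saturated set: every point of the triangle is within $2/\sqrt3$ of a vertex. With side $4$ the set is not saturated, since the centroid is at distance $4/\sqrt3>2$ from the vertices.

**Throughout this section $X$ is saturated and not collinear.**

**Definition 6.2 (Delaunay triangulation).** A Delaunay triangulation of $X$ is an edge-to-edge triangulation of $C$ with vertex set $X$ such that the open circumdisc of each triangle contains no point of $X$.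

It is a textbook fact that every finite non-collinear set has one. For the square, either diagonal gives one: points on circumcircles are allowed, cocircular sets are triangulated arbitrarily, and below only "not in the open circumdisc" is used. Fix one Delaunay triangulation. "Delaunay triangle" and "Delaunay edge" refer to it.

**Step 6.3 (near contacts are Delaunay edges).** The edges counted by $B$ and $\Delta$ must be visible in the triangulation. We show that every edge of $G$ is a Delaunay edge. Let $|xy|<2\sqrt2$, and let $U$ be the closed disc with diameter $xy$. No third point $z\in X$ lies in $U$: otherwise the angle at $z$ would be at least $90^\circ$ and $|xy|^2\ge|xz|^2+|yz|^2\ge8$. In particular no third point of $X$ lies on the segment $xy$.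

Suppose $xy$ is not a Delaunay edge. If the segment from $x$ to $y$ started along a Delaunay edge $xv$, then $v\ne y$ would lie on the segment $xy$, or $y$ would lie in the interior of the edge $xv$; both are impossible. So the segment enters the interior of a Delaunay triangle $xuv$. As $y$ is not a point of that triangle (it would be $u$ or $v$, and $xy$ an edge), the segment leaves it at an inner point $m$ of $uv$, strictly between $x$ and $y$. Compare powers of $m$. In the circumcircle of $xuv$, the chord through $x$ and $m$ ends at a point $y'$ with $|mu||mv|=|mx||my'|$, and $|my'|\le|my|$ because $y$ is not in the open circumdisc; so $|mu||mv|\le|mx||my|$. With respect to $U$, the line $uv$ cuts a chord through $m$ whose parts have product $|mx||my|$. Since $u,v\notin U$ lie beyond its ends, $|mu||mv|>|mx||my|$, a contradiction.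

**Step 6.4 (parents of obtuse triangles).** Obtuse triangles may have small area; this step attaches each one to a neighbor. For an obtuse Delaunay triangle $T$ (an angle greater than $90^\circ$) let $e(T)$ be its longest edge. Its squared length exceeds the sum of the squares of the other two sides, hence exceeds $8$. If $e(T)\not\subset\partial C$, let $\varphi(T)$ be the other Delaunay triangle at $e(T)$, the parent of $T$.

*Claim. The angle of $\varphi(T)$ opposite $e(T)$ is acute, and the circumradii satisfy $R(\varphi(T))\ge R(T)$.* Let $e(T)=[(-h,0),(h,0)]$ with $T$ above and $\varphi(T)$ below. As the angle of $T$ opposite $e(T)$ is obtuse, the circumcenter of $T$ is $(0,-k)$ with $k>0$, and its circumcircle has the equation $x^2+y^2-h^2+2ky=0$. Let $(0,-k')$ be the circumcenter of $\varphi(T)$ and $(x,y)$, $y<0$, its third vertex. This vertex is on the second circle and not inside the first, so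
$$x^2+y^2-h^2+2k'y=0\le x^2+y^2-h^2+2ky .$$
Since $y<0$, $k'\ge k>0$. So the circumcenter of $\varphi(T)$ lies on the same side of $e(T)$ as the third vertex, which means that the angle there is acute, and $R(\varphi(T))^2=h^2+k'^2\ge h^2+k^2=R(T)^2$.

If $\varphi(T)$ is itself obtuse, its obtuse angle is not the one opposite $e(T)$, so $e(\varphi(T))\ne e(T)$ and $e(\varphi(T))$ is strictly longer. Hence the chain $T,\varphi(T),\varphi^2(T),\dots$ is finite. It ends at a non-obtuse triangle, or at an obtuse triangle whose longest edge lies on $\partial C$. Let $\mathfrak B$ be the set of obtuse triangles whose chain ends in the second way.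

Two examples. Glue an isosceles triangle with legs $2,2$ and apex angle $100^\circ$ along its base $4\sin50^\circ\approx3.06$ to an isosceles triangle with apex angle $70^\circ$ on the other side. The second apex is outside the circumcircle of the first triangle, as $70^\circ<180^\circ-100^\circ$; all four points are at mutual distance at least $2$, and the second triangle is acute. So the chain of the first triangle ends at a non-obtuse triangle, and $\mathfrak B=\emptyset$. If instead $X$ consists of the vertices of one triangle with legs $2,2$ and angle $170^\circ$, then $\mathfrak B$ consists of that triangle.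

**Step 6.5 (the pruned complex $K$).** The triangles in $\mathfrak B$ are the uncontrolled ones; here we remove them, without losing an edge of $G$ and at a nonnegative gain. Distinct $T,T'\in\mathfrak B$ have $e(T)\ne e(T')$: otherwise $T'=\varphi(T)$, whose angle opposite the common edge is acute, while $e(T')$ is opposite an obtuse angle. Remove the triangles $T\in\mathfrak B$ in order of decreasing length of $e(T)$, each together with its open edge $e(T)$.

At the turn of $T$, the edge $e(T)$ belongs to no other remaining triangle: either it lies on $\partial C$, or $\varphi(T)\in\mathfrak B$ has a strictly longer longest edge and was removed earlier. The legs of $T$ are still present: a leg could have been removed only as $e(T')$ with $\varphi(T')=T$, but then $|e(T')|<|e(T)|$ and $T'$ comes later. So each removal is an elementary collapse, which preserves the homotopy type. We start with a triangulated convex polygon, so the remaining plane complex $K$ is contractible. Its vertex set is $X$, and by Step 6.3 it contains all edges of $G$, because removed edges are longer than $2\sqrt2$. In the second example of Step 6.4, $K$ is a path with two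 edges.

Let $t_e\in\{0,1,2\}$ be the number of triangles of $K$ at an edge $e$, let $E_K$ and $N_K$ be the numbers of edges and triangles of $K$, and put
$$\Phi(K)=\sum_{T\in K}A(T)+\sum_{e\in K}(2-t_e)|e|,\qquad b_K=\sum_{e\in K}(2-t_e)=2E_K-3N_K .$$
Euler's formula $n-E_K+N_K=1$ gives
$$N_K=2n-2-b_K,\qquad E_K=3n-3-b_K. \tag{7}$$
For the full triangulation the analogous quantity is $A(C)+\mathrm{per}(C)=\Phi(C)$. Removing $T$ with legs $a,b$ and longest edge $c$ deletes the area $A(T)$ and the term $c$ (its $t$ was $1$), and lowers $t$ by one on each leg, which adds $a+b$. So $\Phi$ drops by $A(T)-(a+b-c)=\lambda(T)$, which is positive and bounded below by Lemma 3.1. With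
$$\Lambda=\frac1\kappa\sum_{T\in\mathfrak B}\lambda(T)\ge0\qquad\text{we have}\qquad\Phi(C)=\Phi(K)+\kappa\Lambda .$$

**Step 6.6 (an identity for $q$).** This step splits $q$ into an integer and local error terms. By (7), $\sqrt3N_K+2b_K=2\sqrt3(n-1)+\kappa b_K$. Subtracting $\sqrt3$ from each triangle and $2$ from each edge in $\Phi(K)$,
$$q(X)=\Lambda+b_K+\frac1\kappa\Big[\sum_{T\in K}(A(T)-\sqrt3)+\sum_{e\in K}(2-t_e)(|e|-2)\Big]. \tag{8}$$

**Step 6.7 (circumradii).** Saturation enters here; it bounds the angles of the triangles of $K$. If $T\in K$ is obtuse, its chain avoids $\mathfrak B$, so it lies in $K$ and ends at a non-obtuse $T^*$; if $T$ is not obtuse, put $T^*=T$. The circumcenter of $T^*$ lies in $T^*\subset C$, so some point of $X$ is at distance less than $2$ from it, while the open circumdisc contains no point of $X$. So $R(T^*)<2$, and by Step 6.4 $R(T)\le R(T^*)<2$. An angle opposite a side $s\ge2$ has sine $s/(2R)>\frac12$. Hence all angles of triangles of $K$ exceed $30^\circ$, and obtuse ones are less than $120^\circ$.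

**Lemma 6.8.** $\displaystyle\sum_{T\in K}(A(T)-\sqrt3)+\sum_{e\in K}(2-t_e)(|e|-2)\ \ge\ 2\kappa\sum_{e\in K}\delta(e).$

**Step 6.9 (reduction to triangles).** We first turn the lemma into a statement about sums over triangles. Since $\kappa<0.27<\tau$, we have $|e|-2\ge\kappa\delta(e)$, strictly if $|e|>2$: for $|e|\le2\sqrt2$ the left side is $\tau\delta(e)$, and for longer edges it is at least $\tau>\kappa$. So it suffices to have $\sum_{T\in K}(A(T)-\sqrt3)\ge\kappa\sum_et_e\delta(e)$, that is,
$$\sum_{T\in K}\sigma(T)\ge0,\qquad \sigma(T)=A(T)-\sqrt3-\kappa\sum_{s\text{ side of }T}\delta(s).$$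
The triangles of $K$ form rooted trees: the roots are the non-obtuse triangles, and an obtuse $T$ is a child of $\varphi(T)$. Each side of a triangle carries at most one child. The common side of a child with its parent is the child's longest side, so it is longer than $2\sqrt2$. We show that $\sigma$ sums to a nonnegative number over each tree: Claim A bounds the debt of a subtree below a root, and Claim B shows that a root can pay.

**Step 6.10 (Claim A: the debt of an obtuse subtree).** *If $T\in K$ is obtuse with longest side $c$, then the sum of $\sigma$ over $T$ and all its descendants is at least $-\kappa\min\{1,\frac{c^2-8}4\}$.*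

Let $a,b$ be the legs and $\gamma$ the obtuse angle. By the claim in Step 6.4, the angle of $T$ opposite the side shared with a child is acute. So children are attached along legs, and such a leg is longer than $2\sqrt2$.

*No child.* From $\frac12(a-2)(b-2)\ge0$ we get $\frac12ab-2\ge(a-2)+(b-2)$. Also $\sin\gamma>\frac{\sqrt3}2>\kappa/\tau$ by Step 6.7, and $\delta(c)=1$. So
$$A(T)=\tfrac12ab\sin\gamma\ge2\sin\gamma+\frac\kappa\tau\bigl((a-2)+(b-2)\bigr)\ge2\sin\gamma+\kappa(\delta(a)+\delta(b))$$
and $\sigma(T)\ge2\sin\gamma-\sqrt3-\kappa=2\sin\gamma-2$. Let $y=|\cos\gamma|<\frac12$. The function $2-2\sqrt{1-y^2}$ is convex with value $0$ at $0$ and $\kappa$ at $\frac12$, so $2-2\sin\gamma\le2\kappa y\le\kappa$. Also $c^2=a^2+b^2+2aby\ge8+8y$, so $2\kappa y\le\kappa\frac{c^2-8}4$. This is the claim.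

*With children*, by induction on the depth of the subtree. A leg longer than $2\sqrt2$ has an opposite angle with sine greater than $2\sqrt2/4$, so this (acute) angle exceeds $45^\circ$. Both legs cannot be that long, since $\gamma>90^\circ$. So there is exactly one child. Moreover $\gamma<180^\circ-45^\circ-30^\circ=105^\circ$, so
$$A(T)\ge\tfrac12\cdot2\sqrt2\cdot2\cdot\sin105^\circ=2\sqrt2\cdot\frac{\sqrt6+\sqrt2}4=\sqrt3+1,$$
and $\sigma(T)\ge1-3\kappa$. By induction the child's subtree contributes at least $-\kappa$. The total is at least $1-4\kappa\ge-\kappa$, as $3\kappa<1$. And $c^2>8+4=12$, so the minimum in the claim is $1$.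

**Step 6.11 (Claim B: what a root can pay).** *Let $T$ be non-obtuse with squared sides $4+u_i$, $u_i\ge0$ ($i=1,2,3$). Then $A(T)\ge\sqrt3+\kappa\sum_ih(u_i)$, where $h(u)=\delta(\sqrt{4+u})$ for $u\le4$ and $h(u)=\min\{2,\frac u4\}$ for $u\ge4$.* Both formulas give $1$ at $u=4$.

This finishes Lemma 6.8: for $u>4$, $h(u)=\delta(\sqrt{4+u})+\min\{1,\frac{u-4}4\}$, and a child along a side with $c^2=4+u$ has debt at most $\kappa\min\{1,\frac{u-4}4\}$ by Claim A. So over each tree $\sum\sigma\ge A(T)-\sqrt3-\kappa\sum_ih(u_i)\ge0$, where $T$ is the root.

To prove Claim B we square. By Heron's formula,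
$$S(u):=16A(T)^2=48+8\sum_iu_i+2\sum_{i<j}u_iu_j-\sum_iu_i^2 .$$
Let $H=\sum_ih(u_i)$, $k_1=32\sqrt3\,\kappa\approx14.851$ and $k_2=16\kappa^2\approx1.149$; then $k_1+k_2=16\kappa(2\sqrt3+\kappa)=16\kappa(2+\sqrt3)=16$. Since $16(\sqrt3+\kappa H)^2=48+k_1H+k_2H^2$, we need
$$\Gamma(u):=S(u)-48-k_1H-k_2H^2\ge0 .$$
Non-obtuse means that $u$ lies in the convex region $\mathcal R=\{u:\ 0\le u_i\le4+u_j+u_k\text{ whenever }\{i,j,k\}=\{1,2,3\}\}$. On $\mathcal R$ we have $\partial S/\partial u_i=2(4+u_j+u_k-u_i)\ge0$. We prove $\Gamma\ge0$ on $\mathcal R$.

*Truncation: we may assume $u_i\le8$.* Let $\bar u_i=\min(u_i,8)$. Then $\bar u\in\mathcal R$: if $u_j\ge8$ or $u_k\ge8$, then $\bar u_i\le8<12\le4+\bar u_j+\bar u_k$; otherwise $\bar u_i\le u_i\le4+u_j+u_k=4+\bar u_j+\bar u_k$. The straight segment from $u$ to $\bar u$ lies in $\mathcal R$, and along it no coordinate increases, so $S(\bar u)\le S(u)$. And $H$ is the same at both ends, as $h=2$ on $[8,\infty)$.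

*Concavity: we may assume that no coordinate lies in $(4,8)$, or that $u_i=4+u_j+u_k<8$ for some $i$.* Suppose $u_i\in(4,8)$ and let $M_i=\min(8,4+u_j+u_k)$. With the other coordinates fixed and $u_i\in[4,M_i]$, $S$ is concave and $H$ is affine in $u_i$, so $\Gamma$ is concave in $u_i$. If $u_i<M_i$, we may replace $u_i$ by $4$ or by $M_i$ without increasing $\Gamma$. We stay in $\mathcal R$: the constraint on $u_i$ holds since $u_i\le M_i$, and $u_j\le8\le4+u_i+u_k$ as long as $u_i\ge4$. If afterwards (or at the start) $u_i=M_i=4+u_j+u_k<8$, we are in case (b). Otherwise the number of coordinates in $(4,8)$ has dropped, and we repeat. It remains to treat three cases.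

(a) *All $u_i\le4$.* Write $r=\sqrt{4+u}$ and $\delta=\delta(r)=(r-2)/\tau$. Since $8u-u^2=(r^2-4)(12-r^2)$, for $r>2$
$$\frac{8u-u^2-k_1\delta-k_2\delta^2}{r-2}=(r+2)(12-r^2)-\frac{k_1}\tau-\frac{k_2(r-2)}{\tau^2}.$$
The right side is concave on $[2,2\sqrt2]$ (its second derivative is $-6r-4$). At $r=2$ it is $32-k_1/\tau>0$, and at $r=2\sqrt2$ it is $8(\sqrt2+1)-16/\tau=0$. So $8u-u^2\ge k_1\delta+k_2\delta^2$ on $[0,4]$, strictly for $0<u<4$. Further, $r-2=\frac u{r+2}\le\frac u4$ gives $\delta\le\frac u{4\tau}$, so $u_iu_j\ge(4\tau)^2\delta_i\delta_j\ge k_2\delta_i\delta_j$. Hence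
$$\Gamma=\sum_i\bigl(8u_i-u_i^2-k_1\delta_i-k_2\delta_i^2\bigr)+2\sum_{i<j}(u_iu_j-k_2\delta_i\delta_j)\ge0,$$
strictly if some $u_i\in(0,4)$.

(b) *After renumbering, $u_1=4+v$ with $v=u_2+u_3\le4$.* The triangle is right-angled, with $S-48=4(4+u_2)(4+u_3)-48\ge16+16v$. And $h(u_1)=1+\frac v4$, $h(u_2)+h(u_3)\le\frac v{4\tau}$, so $H\le1+\bigl(\frac14+\frac1{4\tau}\bigr)v\le1+0.56\,v$. With $k_1+2k_2=16+k_2<17.2$ and $v^2\le4v$,
$$k_1H+k_2H^2\le16+17.2\cdot0.56\,v+1.15\cdot0.56^2\,v^2\le16+11.1\,v\le16+16v .$$

(c) *Exactly $k\ge1$ coordinates equal $8$, the others are in $[0,4]$.* If $k=1$, say $u_1=8$ and $v=u_2+u_3$, then $v\ge4$ by $u\in\mathcal R$, and $S-48=24v-(u_2-u_3)^2\ge20v\ge80$, since $|u_2-u_3|\le\min(4,v)$; while $H\le4$ and $4k_1+16k_2=64+12k_2<78$. If $k=2$, with third coordinate $u_3$, then $S-48=128+40u_3-u_3^2\ge128$, while $H\le5$ and $5k_1+25k_2=80+20k_2<104$. If $k=3$, then $S-48=384$, while $H=6$ and $6k_1+36k_2=96+30k_2<131$.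

This proves Claim B and Lemma 6.8. $\square$

**Proposition 6.12.** Let $X$ be saturated and not collinear, and let $\ell$ be the number of edges of $K$ of length at least $2\sqrt2$. Then
$$q(X)\ge B+\ell+2\Delta+\Lambda .$$

*Proof.* By (8) and Lemma 6.8, $q\ge\Lambda+b_K+2\sum_{e\in K}\delta(e)$. The edges of $K$ are those of $G$ and $\ell$ others, each with $\delta=1$. So by (7) $b_K=3n-3-E_K=B-\ell$, and $\sum_{e\in K}\delta(e)=\Delta+\ell$. $\square$

## 7. Unfolding a nearly equilateral complex onto the lattice

**Proposition 7.1.** Let $X$ be saturated and not collinear, with $B=\omega(n)=:p$, $\ell=0$, $\Delta\le\frac12$ and $\Lambda\le1$. Then a Wegner packing of $n$ discs exists, and one can be chosen with contact graph isomorphic to $G(X)$.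

Since $\ell=0$, the edges of $K$ are exactly those of $G$, all shorter than $2\sqrt2$, and $b_K=B=p$. Every angle of a triangle of $K$ is less than $90^\circ$, as otherwise the opposite edge would have length at least $2\sqrt2$. By Lemma 5.1 and $\delta(e)\le\Delta\le\frac12$, it is at least $60^\circ-15^\circ=45^\circ$.

**Step 7.2 (removed triangles are very flat).** This is needed to control how $K$ looks at its boundary. For $T\in\mathfrak B$ we have $\lambda(T)\le\kappa\Lambda\le\kappa<0.268$, since all $\lambda$ are positive. The lower bound $2\sin\psi-4+4\cos\frac\psi2$ in (3) is concave in $\psi\in[0^\circ,90^\circ]$. It exceeds $0.48$ at $15^\circ$ ($2\cdot0.2588-4+4\cdot0.9914\approx0.483$) and $0.82$ at $90^\circ$ (where it is $2\sqrt2-2$), hence exceeds $0.48$ on $[15^\circ,90^\circ]$. So $\psi<15^\circ$: every removed triangle has its obtuse angle greater than $165^\circ$.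

**Step 7.3 (gaps are wide).** Here we show that the directions at a vertex not covered by $K$ come in wide pieces. $K$ is connected, so every vertex has a $K$-edge. At $x\in X$ consider a sector between cyclically consecutive $K$-edges $xy,xz$ (possibly $y=z$, with angle $360^\circ$). A triangle of $K$ at $x$ inside this sector has two $K$-edges at $x$, so its sides at $x$ are $xy$ and $xz$, and it fills the sector near $x$. If there is no such triangle, call the sector a gap. A Delaunay triangle at $x$ has no edge in the interior of its corner, so it lies in one sector; those in a gap are not in $K$, so they belong to $\mathfrak B$.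

*Claim: every gap has an angle greater than $165^\circ$.* If the gap contains points outside $C$ arbitrarily near $x$, then it contains the whole complementary cone of $C$ at $x$, because this cone is connected and contains no $K$-edge; its angle is at least $180^\circ$. Otherwise the gap is filled near $x$ by triangles $T_1,\dots,T_k\in\mathfrak B$, $k\ge1$, in order from $xy$ to $xz$. Let $xp_{i-1},xp_i$ be the edges of $T_i$ at $x$, with $p_0=y$ and $p_k=z$. Suppose that no $T_i$ has its obtuse angle at $x$. Then $x$ is an endpoint of each $e(T_i)$. Since $|xy|<2\sqrt2<|e(T_1)|$, $e(T_1)=xp_1$. If $e(T_i)=xp_i$ and $i<k$, then $T_{i+1}=\varphi(T_i)$, and by Step 6.5 $e(T_{i+1})\ne e(T_i)=xp_i$, so $e(T_{i+1})=xp_{i+1}$. Finally $e(T_k)=xz$, contradicting $|xz|<2\sqrt2$. So some $T_i$ has its obtuse angle at $x$, and by Step 7.2 it exceeds $165^\circ$.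

**Step 7.4 (links).** The link of $x$ in $K$ is the graph whose vertices are the $K$-neighbors of $x$, joined when they span with $x$ a triangle of $K$. For the center of a lattice hexagon it is a $6$-cycle; for an inner vertex of a path it is two points. We list all possible links. At most two gaps occur at a vertex, as $3\cdot165^\circ>360^\circ$.

*Two gaps.* Less than $30^\circ<45^\circ$ remains, so there is no triangle of $K$ at $x$ and there are exactly two $K$-edges: the link is two points.

*One gap.* The link is a point or a path, and the triangles at $x$ cover an angle less than $195^\circ$. By Lemma 5.1, four consecutive triangles would cover at least $240^\circ-30^\circ\sum\max\{\delta,\delta'\}\ge240^\circ-60^\circ\Delta\ge210^\circ$, since each edge at $x$ is in at most two of the angles. So there are at most three triangles.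

*No gap.* The link is a cycle with $k$ vertices, and we show $k=6$. Let $\alpha$ run through the $k$ angles at $x$. If $k\ge7$, then $\sum(60^\circ-\alpha)=60^\circ k-360^\circ\ge60^\circ$, but by Lemma 5.1 this sum is at most $30^\circ\cdot2\Delta\le30^\circ$. If $k\le5$, consider an angle $\alpha\in[60^\circ,90^\circ)$ between sides $r,s$. The opposite side $t$ satisfies $t^2=(r-s)^2+2rs(1-\cos\alpha)\ge16\sin^2\frac\alpha2$. The function $4\sin\frac\alpha2-2$ is concave with values $0$ at $60^\circ$ and $\tau$ at $90^\circ$, so $\delta(t)=\frac{t-2}\tau\ge\frac{\alpha-60^\circ}{30^\circ}$. The opposite edges of the triangles at $x$ are distinct, and angles below $60^\circ$ contribute negatively, so $\sum(\alpha-60^\circ)\le30^\circ\Delta\le15^\circ$. But this sum is $360^\circ-60^\circ k\ge60^\circ$. Both cases are impossible.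

**Step 7.5 (the degenerate case).** This step settles the case in which some vertex lies in no triangle of $K$. Each edge of such a vertex is in no triangle, so the vertex is an isolated point in the link of each neighbor. By the list of links, the neighbors then lie in no triangle either. By connectedness $K$ is a graph with degrees at most $2$; being contractible, it is a path. Then $p=b_K=2(n-1)$, and the row of $n$ discs has this $p$. So the row is a Wegner packing, and its contact graph is a path, as is $G$.

From now on every vertex lies in a triangle. So all links are $6$-cycles (interior vertices) or paths with $1$, $2$ or $3$ edges (boundary vertices). Every edge lies in one or two triangles, and exactly $b_K=p$ edges, the boundary edges, lie in only one.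

**Step 7.6 (the developing map).** We now map $K$ to the plane so that each triangle becomes a lattice triangle. Give each triangle of $K$ the metric of an equilateral triangle of side $2$, and let $\mathrm{dist}_K$ be the resulting length metric. A placement of a triangle $T$ of $K$ is an orientation-preserving affine bijection $\iota$ of $T$ onto a triangle of the tiling of the plane by the triangles of $L$. If $T,T'$ share an edge, each placement $\iota$ of $T$ determines exactly one placement $\iota'$ of $T'$ that agrees with $\iota$ on the common edge. Since both preserve orientation and $T,T'$ lie on opposite sides of the edge, so do the images.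

Glue the copies $(T,\iota)$, over all $T$ and all placements, along common edges in this way, to a space $\widetilde K\to K$. This is a covering: near a point $x\in K$ the triangles at $x$ are one triangle, two triangles sharing an edge, a path of at most three triangles, or a cycle of six, consecutive ones sharing an edge through $x$. A placement of the first one propagates to the others. In the cycle case each step turns the images about the lattice point $\iota(x)$ by $60^\circ$ in the same direction, so after six steps, $6\cdot60^\circ=360^\circ$, the first triangle receives its original placement again. So the placements of the triangles at $x$ split into compatible families, one for each placement of the first triangle, and each family glues to one copy of a neighborhood of $x$.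

$K$ is contractible, hence simply connected, so a component of $\widetilde K$ maps homeomorphically to $K$. It selects one placement $\iota_T$ for each triangle, and placements of triangles with a common edge agree on it. As links are connected, placements also agree at common vertices. Together they define $d:K\to\mathbb R^2$. It is an isometry on each triangle, so it preserves lengths of curves, and $|d(u)-d(v)|\le\mathrm{dist}_K(u,v)$. If for instance $K$ consists of two triangles with a common edge, $d$ maps it to a lattice rhombus.

**Step 7.7 ($d$ is an isometric embedding with convex image).** A priori $d$ could overlap itself; local convexity prevents this. Every point $x\in K$ has a small neighborhood mapped by $d$ bijectively onto a convex set: a disc (inside a triangle, inside an edge of two triangles, or at an interior vertex, where the six images go once around), a half-disc (inside a boundary edge), or a sector of angle $60^\circ$, $120^\circ$ or $180^\circ$ (at a boundary vertex). For $u,v$ in this neighborhood, the segment from $d(u)$ to $d(v)$ lies in the convex set and lifts to a curve of the same length, so $\mathrm{dist}_K(u,v)\le|d(u)-d(v)|$,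 and equality holds.

Let $u,v\in K$ and $M=\mathrm{dist}_K(u,v)$. As $(K,\mathrm{dist}_K)$ is a compact length space, Arzelà–Ascoli gives a shortest path $c:[0,M]\to K$ from $u$ to $v$, parametrized by arc length. For each $t$ and all $s,s'$ near $t$, the points $c(s),c(s')$ lie in a neighborhood as above, so $|d(c(s))-d(c(s'))|=\mathrm{dist}_K(c(s),c(s'))=|s-s'|$. Thus $d\circ c$ is locally a straight segment run through at unit speed, hence it is a straight segment of length $M$. So $|d(u)-d(v)|=\mathrm{dist}_K(u,v)$ for all $u,v\in K$, $d$ is injective, and the segment from $d(u)$ to $d(v)$ lies in $P:=d(K)$. So $P$ is convex.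

**Step 7.8 (reading off the Wegner packing).** We check that $P$ defines a Groemer packing with the right data. $P$ is a convex finite union of tiling triangles. Its boundary lies in the union of the edges of the tiling, and an extreme point of $P$ is a vertex of any tiling triangle of $P$ that contains it. So $P$ is a convex polygon with vertices in $L$ and sides parallel to edges of $L$. A lattice point of $P$ lies in some $d(T)$, so it is a vertex of $d(T)$; hence $L\cap P=d(X)$, which has exactly $n$ points.

An edge of $K$ in two triangles has their images on both sides, so its relative interior is mapped into the interior of $P$. For a boundary edge $e$, only one of the two tiling triangles at $d(e)$ belongs to $P$: if the other one did, it would be $d(T')$ for a triangle $T'$ of $K$, and by injectivity $e$ would be an edge of $T'$ as well, so $e$ would lie in two triangles. So $d(e)\subset\partial P$. Conversely, all but finitely many points of $\partial P$ are relative interior points of images of edges, necessarily of boundary edges. So $\mathrm{per}(P)=2p$, and $L\cap P$ gives a Groemer packing of $n$ discs with $\frac12\mathrm{per}(P)=p=\omega(n)$: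 a Wegner packing.

Two points of $L\cap P$ at distance $2$ span a segment in $P$ which is an edge of the tiling, hence an edge of some $d(T)$; and every edge of $K$ is mapped to a segment of length $2$. So the contact graph is the $1$-skeleton of $K$, that is, $G$. $\square$

## 8. The gap above $\omega(n)$ and the minimal area

**Step 8.1 (lower bounds for all packings).** We collect what is known for collinear, saturated, and non-saturated $X$.

*Collinear $X$* (this covers $n=2$). The segment $C$ has length at least $2(n-1)$, so $\Phi(C)\ge4(n-1)$ and
$$q(X)\ge2(n-1)\ge g(n),\qquad 2(n-1)\ge\omega(n). \tag{9}$$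
Here $2(n-1)$ is the value of $p$ for the row, and the last inequality holds because $(2n+1)^2-(12n-3)=4(n-1)^2\ge0$.

*Non-collinear, saturated $X$.* By Propositions 6.12 and 5.2,
$$q(X)\ge B+\ell+2\Delta+\Lambda,\qquad B+\Delta\ge\omega(n). \tag{10}$$
In particular $q(X)\ge\omega(n)$.

*Non-collinear, non-saturated $X$.* Add points of $C$ at distance at least $2$ from all earlier ones as long as possible. Since $C$ is bounded, this ends with a saturated $Y\supset X$ with $\mathrm{conv}\,Y=C$ and $m=|Y|>n$. As $\Phi(C)$ is unchanged and $2\sqrt3/\kappa>12$,
$$q(X)=q(Y)+\frac{2\sqrt3}\kappa(m-n)\ge\omega(m)+12\ge\omega(n)+12. \tag{11}$$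

So $q(X)\ge\omega(n)$ in all cases, which is Theorem 1.7. With (2) it follows that $g(n)\ge\omega(n)$.

**Step 8.2 (proof of Theorem 2.3).** This is the integrality argument of Section 4. Let $q(X)<p+1$ with $p=\omega(n)$. If $X$ is collinear, then by (9) $p\le2(n-1)<p+1$. So $2(n-1)=p$ and the row is a Wegner packing. Otherwise $X$ is saturated by (11). By (10), $B\le q(X)<p+1$, so $B\le p$, and
$$p+1>B+\ell+2\Delta\ge B+\ell+2(p-B)=2p-B+\ell .$$
Hence $B>p-1+\ell$, that is, $B\ge p+\ell$. So $B=p$ and $\ell=0$, and then $2\Delta+\Lambda<1$. Proposition 7.1 applies and gives a Wegner packing with contact graph isomorphic to $G(X)$. $\square$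

**Step 8.3 (proof of Theorem 2.1).** It remains to compare with $g(n)$. If a Wegner packing of $n$ discs exists, then $g(n)=\omega(n)\le q(X)$. If not, Theorem 2.3 gives $q(X)\ge\omega(n)+1$, and $g(n)=\omega(n)+1$ by Lemma 1.8. So $q(X)\ge g(n)$ always, and by (2) equality holds for Groemer packings of minimal perimeter. By (1), $A(D_n)=2\sqrt3(n-1)+\kappa g(n)+\pi$, with equality in Theorem 1.7 in the first case and in Lemma 1.8 in the second. $\square$

## 9. All minimizers

We prove Theorem 2.2. Groemer packings of minimal perimeter have $q=g(n)$ by (2). Conversely, let $q(X)=g(n)$ and $p=\omega(n)$; by Step 8.3, $g(n)\in\{p,p+1\}$.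

**Step 9.1 (reductions).** This step removes the collinear and non-saturated cases. If $X$ is collinear, then by (9) $g(n)=q(X)\ge2(n-1)\ge g(n)$. So $\Phi(C)=4(n-1)$, consecutive distances are $2$, and $X$ is a Groemer packing of minimal perimeter. Otherwise $X$ is saturated by (11), and (10) holds.

**Step 9.2 (the lattice case).** We show: *if $\ell=\Delta=\Lambda=0$, then $X$ is a Groemer packing of minimal perimeter.* By Lemma 3.1 each $\lambda(T)$ is positive, so $\Lambda=0$ gives $\mathfrak B=\emptyset$, and $K$ triangulates $C$. As $\ell=\Delta=0$, all edges have length $2$. So $C$ is triangulated edge-to-edge by equilateral triangles of side $2$, and moving through adjacent triangles shows that all are triangles of one lattice $L$. As in Step 7.8, $C$ is a convex polygon with vertices in $L$ and sides along edges of $L$, and $X=L\cap C$. As $q(X)=g(n)$, its perimeter is minimal.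

**Step 9.3 (the case $g(n)=p$).** Here the two inequalities (10) collide: $B+\ell+2\Delta+\Lambda\le p\le B+\Delta$. So $\ell=\Delta=\Lambda=0$, and Step 9.2 applies.

**Step 9.4 (the case $g(n)=p+1$).** Now no Wegner packing of $n$ discs exists. By (10), $B\le p+1$ and $p+1\ge B+\ell+2\Delta\ge2p-B+\ell$, so $p-1+\ell\le B\le p+1$. We show that only $B=p+1$ is possible, and that it leads to Step 9.2.

*$B=p+1$.* Then $B+\ell+2\Delta+\Lambda\le p+1$ gives $\ell=\Delta=\Lambda=0$, and Step 9.2 applies.

*$B=p$, $\ell=0$.* Then $2\Delta+\Lambda\le1$, so $\Delta\le\frac12$ and $\Lambda\le1$. Proposition 7.1 yields a Wegner packing, a contradiction.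

*$B=p$, $\ell=1$.* Then $\Delta=\Lambda=0$, and equality holds in Proposition 6.12 and Lemma 6.8. $K$ triangulates $C$, and all edges have length $2$ except one edge $e$ with $|e|\ge2\sqrt2$. If $e\subset\partial C$, then $|e|-2\ge\tau>\kappa=\kappa\delta(e)$ enters Step 6.9 with factor $2-t_e=1$ and makes the inequality strict, a contradiction. Otherwise the two triangles at $e$ both have sides $2,2,|e|$ and the same angle $\gamma\ge90^\circ$ opposite $e$. If $\gamma>90^\circ$, each would be the parent of the other, with an obtuse angle opposite the common edge, against the claim in Step 6.4. So $\gamma=90^\circ$ and the two triangles form a square; all other triangles are equilateral.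

A vertex of the square cannot be interior to $C$, as $90^\circ+60^\circ k\ne360^\circ$ for integers $k$. So all four vertices lie on $\partial C$, with angles $90^\circ+60^\circ k\le180^\circ$: each is in at most one equilateral triangle. Let an equilateral triangle $xyz$ be attached to a side $xy$ of the square. Then $xz$ lies on $\partial C$: a second triangle at $xz$ would contain $x$, so it could not be equilateral and would be half of the square, and $xz$ would be a side of the square making an angle of $90^\circ$ with $xy$ instead of $60^\circ$. In the same way $yz\subset\partial C$. Each attached triangle uses two vertices of the square, so there are at most two of them. Since any two triangles of the triangulation are joined by a sequence of adjacent ones, there are no further triangles. So $n\le6$, and a Wegner packing exists by Section 3, a contradiction.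

*$B=p-1$.* Then $\ell=0$. From $\Delta\ge p-B=1$ and $p-1+2\Delta+\Lambda\le p+1$ we get $\Delta=1$, $\Lambda=0$ and equality in Proposition 6.12, hence in Lemma 6.8. All edges of $K$ are shorter than $2\sqrt2$, so all triangles of $K$ are non-obtuse with all $u_i<4$, and each is a tree by itself. By case (a) of Step 6.11, $\sigma(T)\ge0$, and $\sigma(T)>0$ unless all sides of $T$ equal $2$. Since $\Delta>0$, some edge is longer than $2$. Either it lies in a triangle, which then has $\sigma>0$, or it lies in no triangle, and then $|e|-2>\kappa\delta(e)$ enters with factor $2$. In both cases Lemma 6.8 is strict, a contradiction.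

So in every case $X$ is a Groemer packing of minimal perimeter, which proves Theorem 2.2. $\square$
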